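# Bounded pseudoconvex domains with continuous boundary are hyperconvex

## Plane domains with a segment behind every boundary point

A domain $\Omega\subset\mathbb C^n$ is **hyperconvex** if there is a negative plurisubharmonic (psh) function $u$ on $\Omega$ such that $\{u<t\}\Subset\Omega$ for every $t<0$. For bounded $\Omega$ this means: $u<0$ is psh on $\Omega$ and $u(x)\to0$ whenever $x$ tends to a boundary point. The unit ball is hyperconvex, by $u=|x|^2-1$. The punctured disc $\mathbb D^*=\mathbb D\setminus\{0\}$ is not: a negative subharmonic $u$ on $\mathbb D^*$ tending to $0$ at the puncture extends subharmonically to $\mathbb D$ (removable singularities for subharmonic functions bounded above) with value $0$ at the origin, so $u\equiv0$ by the maximum principle, a contradiction.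

We shall ask whether a bounded pseudoconvex domain must be hyperconvex as soon as its boundary is locally the graph of a continuous function, with no control on how fast the function oscillates. In the plane the answer is easy, because such a boundary leaves a segment of fixed length outside $\Omega$ behind each of its points. We begin with the function that exploits a segment.

**Lemma 1 (the kernel).** Let $\rho>0$. With the principal root, put
$$g(s)=\sqrt{\frac{s}{s+\rho}},\qquad F(s)=-\operatorname{Re}g(s),\qquad s\in\mathbb C\setminus[-\rho,0].$$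
Then $g$ is holomorphic and $F$ is harmonic on $\mathbb C\setminus[-\rho,0]$, and there:

1. $F<0$ and $g'\ne0$;
2. $F(s)\ge-(2|s|/\rho)^{1/2}$ if $|s|\le\rho/2$;
3. $F(s)<-\tfrac12$ if $|s|\ge2\rho$.

*Proof.* If $s/(s+\rho)=-\lambda$ with $\lambda\ge0$, then $s=-\lambda\rho/(1+\lambda)\in(-\rho,0]$. So for $s\notin[-\rho,0]$ the quotient avoids $(-\infty,0]$; hence $g$ is holomorphic with $\operatorname{Re}g>0$, and $F<0$. Differentiating $g^2=s/(s+\rho)$ gives $2gg'=\rho/(s+\rho)^2\neq0$. If $|s|\le\rho/2$ then $|s+\rho|\ge\rho/2$, so $F\ge-|g|\ge-(2|s|/\rho)^{1/2}$. If $|s|\ge2\rho$, then $1+\rho/s$ lies in the closed disc of radius $\frac12$ about $1$, so its modulus is at most $\frac32$ and its argument at most $\pi/6$ in absolute value. Since $g=(1+\rho/s)^{-1/2}$, we get $\operatorname{Re}g\ge\sqrt{2/3}\,\cos(\pi/12)>\frac12$. $\blacksquare$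

**Proposition 2 (the plane case).** Let $\Omega\subset\mathbb C$ be a bounded domain and $\rho>0$. Suppose every $a\in\partial\Omega$ has a unit vector $v_a\in\mathbb C$ with $a-\tau v_a\notin\Omega$ for $0\le\tau\le\rho$. Then $\Omega$ is hyperconvex.

*Proof.* For $a\in\partial\Omega$ let $F_a(w)=F((w-a)/v_a)$. If $w\in\Omega$, then $(w-a)/v_a\notin[-\rho,0]$, because $(w-a)/v_a=-\tau$ means $w=a-\tau v_a$. So $F_a$ is harmonic and negative on all of $\Omega$. Let $u$ be the upper semicontinuous regularization of $\sup_{a\in\partial\Omega}F_a$; it is subharmonic. Write $\delta$ for the distance to $\partial\Omega$.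

*Negativity.* Let $d>0$ and $\delta(w)\ge d$. The segment behind $a$ lies outside $\Omega$, so $s=(w-a)/v_a$ has distance at least $d$ from $[-\rho,0]$, and $|s|\le\operatorname{diam}\Omega$. So $s$ stays in a compact subset of $\mathbb C\setminus[-\rho,0]$ that does not depend on $a$, and $F_a(w)\le-c(d)<0$ for all $a$. Hence $u<0$ on $\Omega$.

*Boundary values.* If $\delta(w)\le\rho/2$, let $a$ be a nearest boundary point; by Lemma 1, $u(w)\ge F_a(w)\ge-(2\delta(w)/\rho)^{1/2}$. So $u\to0$ at $\partial\Omega$. $\blacksquare$

If $\Omega$ lies locally on one side of the graph of a continuous function, the hypothesis holds: near a boundary point $p$, in suitable coordinates, $\Omega=\{\operatorname{Re}w>f(\operatorname{Im}w)\}$, and for $a\in\partial\Omega$ close to $p$ a segment of fixed length going straight down from $a$ stays outside $\Omega$. Finitely many such neighborhoods cover $\partial\Omega$, and $\rho$ is the smallest of the lengths. The slit disc $\mathbb D\setminus[-\frac12,0]$ also satisfies the hypothesis (inside the slit, each point has a segment of length $\frac14$).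 In $\mathbb D^*$ the point $a=0$ has no segment.

No modulus of continuity entered. The barrier at $a$ uses only $a$ and the segment behind it.

## Several variables, where the obstacles move

**Conventions.** An open set in $\mathbb C^n$ is **pseudoconvex** if it admits a psh exhaustion function $\psi$, that is, $\{\psi<c\}\Subset D$ for all real $c$. We use these textbook facts. An upper semicontinuous $u$ is psh on an open set $X$ if and only if $u(x_0)$ is at most the mean of $u$ over the boundary circle of each closed affine disc $\{x_0+\zeta\xi:|\zeta|\le1\}\subset X$. Finite maxima of psh functions, $\chi\circ u$ with $\chi$ convex nondecreasing, and $u\circ\Psi$ with $\Psi$ holomorphic are psh (or $\equiv-\infty$). For a family locally bounded above, the upper semicontinuous regularization of the supremum, written $(\sup)^*$, is psh. Psh functions obey the maximum principle. The intersection of a pseudoconvex open set with a convex open set is pseudoconvex (take the maximum of two exhaustions), and biholomorphic images of pseudoconvex sets are pseudoconvex.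

Points of $\mathbb C^n$ are $x=(z,w)\in\mathbb C^{n-1}\times\mathbb C$, with $e_n=(0,1)$ and $P_r=\{|z|<r,\ |w|<r\}$; if $n=1$, drop $z$. The Euclidean distance to $\partial\Omega$ is $\delta$.

**Continuous boundary** means: for every $p\in\partial\Omega$, after a real rigid motion sending $p$ to $0$, $\partial\Omega$ coincides near $p$ with a graph $\{y_{2n}=f(y')\}$, $f$ continuous. We do not assume that $\Omega$ lies on only one side. Admissible are $f=-|y_1|^{\beta}$ with $0<\beta<1$, which is not Lipschitz at $0$, and $f=1/\log|y_1|$ near $0$ with $f=0$ where $y_1=0$, which has no Hölder modulus at $0$.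

Pseudoconvexity alone does not give hyperconvexity. Consider $\mathbb D^*\times\mathbb D$ and the Hartogs triangle $\{|z|<|w|<1\}$; the latter is the image of $\mathbb D\times\mathbb D^*$ under the biholomorphic map $(\zeta,w)\mapsto(\zeta w,w)$, so both are bounded and pseudoconvex. A negative psh exhaustion, restricted to the slice $\mathbb D^*\times\{0\}$, respectively $\{0\}\times\mathbb D^*$, would be a negative subharmonic function on $\mathbb D^*$ tending to $0$ at the puncture, and we saw that there is none.

Kerzman and Rosay proved that hyperconvexity is a local property of the boundary; Demailly proved that bounded pseudoconvex domains with Lipschitz boundary are hyperconvex. The result of these notes is: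

**Theorem A.** Let $\Omega\subset\mathbb C^n$ ($n\ge1$) be a bounded pseudoconvex domain with continuous boundary. Then $\Omega$ is hyperconvex. Consequently, a bounded domain with continuous boundary is hyperconvex if and only if it is pseudoconvex.

The converse direction is quick: if $u$ is a negative psh exhaustion, then $-\log(-u)$ is psh, since $t\mapsto-\log(-t)$ is convex and increasing on $t<0$, and it is an exhaustion, since $\{-\log(-u)<c\}=\{u<-e^{-c}\}$.

What changes from $n=1$ to $n\ge2$? Suppose near $0$ our domain is $D=\{\operatorname{Re}w>f(z,\operatorname{Im}w)\}$. Each slice $\{w:(z,w)\in D\}$ is as in Proposition 2, but the obstacle, the complement of the slice, now depends on $z$. Using a fixed obstacle point $a$ fails already for the half-space $D=\{\operatorname{Re}w>-\operatorname{Re}z\}$ and $a=0$: the point $(\eta,-\eta/2)$ with small $\eta>0$ lies in $D$, and there $w-a\in[-\rho,0]$, where $F$ is not defined. In this example one can let the obstacle move holomorphically, $a=-z$, and use the psh function $F(w+z)$. In general, continuity of $f$ and pseudoconvexity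 do not hand us holomorphic graphs in the complement.

## Translating an exhaustion, and where the Lipschitz condition is spent

A sensible first attempt uses pseudoconvexity through the theorem of Oka that $-\log\delta_D$ is psh on a pseudoconvex $D$, where $\delta_D$ is the distance to $\partial D$. Let $D=\{x\in U:\operatorname{Re}w>f(z,\operatorname{Im}w)\}$ in a box $U=\{|z|<R_0,|\operatorname{Im}w|<R_0,|\operatorname{Re}w|<R_1\}$ with $f(0)=0$ and $|f|<R_1$; put $d(x)=\operatorname{Re}w-f(z,\operatorname{Im}w)$. Take $8r<\min(R_0,R_1)$, $r<1$. For $0<t<r$, translation gives psh functions $v_t(x)=-\log\delta_D(x+te_n)$ on $D\cap P_r$, continuous up to $\partial D\cap P_r$. The boundary points of $D$ nearest to $x+te_n$ lie on the graph, because $0\in\partial D$ is at distance less than $3r$ and $\partial U$ is at distance more than $5r$.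

*Lipschitz $f$.* If $f$ has Lipschitz constant $L$, a graph point at horizontal distance $h$ from $x+te_n$ is at vertical distance at least $d(x)+t-Lh$ from it. Hence
$$\kappa\,(d(x)+t)\le\delta_D(x+te_n)\le d(x)+t,\qquad\kappa=(1+L^2)^{-1/2}.$$
So $u_t=\dfrac{v_t+\log\kappa}{\log(1/t)}-1$ satisfies
$$-\frac{\log(1+d/t)+\log(1/\kappa)}{\log(1/t)}\ \le\ u_t\ \le\ -\frac{\log(1+d/t)}{\log(1/t)}<0 .$$
Let $t_k\to0$ and $u=(\sup_ku_{t_k})^*$. Where $d\ge d_0>0$, the upper bound at $t=t_k$ is at most $-\log(1+d_0/t_k)/\log(1/t_k)$, which is negative for each $k$ and tends to $-1$; so $u<0$. At $\partial D\cap P_r$ the lower bound gives $\liminf u\ge-\log(1/\kappa)/\log(1/t_k)$ for every $k$, so $u\to0$. This is a local barrier.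

*Where it stops.* Let $f=-|\operatorname{Im}w|^\beta$, $0<\beta<1$, and $\Lambda=\log(1/t)$. The graph lies in $\{\operatorname{Re}w\le0\}$ and contains $0$, so $\delta_D(te_n)=t$ and $v_t(0)=\Lambda$. At the boundary point $b=(0,-2t+i(2t)^{1/\beta})$ we have $b+te_n=(0,-t+i(2t)^{1/\beta})$, and $(0,-t+it^{1/\beta})$ is on the graph, so with $K=2^{1/\beta}-1$,
$$\delta_D(b+te_n)\le Kt^{1/\beta},\qquad v_t(b)\ge\Lambda/\beta-\log K .$$
Suppose $(v_t-A)/B\le0$ on $D\cap P_r$ with $B>0$. Then $A\ge\Lambda/\beta-\log K$. Fix $x_0\in D\cap P_r$; then $\ell=v_t(x_0)$ stays bounded as $t\to0$, and for small $t$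
$$\frac{\text{value at }0}{\text{value at }x_0}=\frac{A-\Lambda}{A-\ell}=1-\frac{\Lambda-\ell}{A-\ell}\ \ge\ 1-\frac{\Lambda-\ell}{\Lambda/\beta-\log K-\ell}\ \longrightarrow\ 1-\beta>0 .$$
So, for small $t$, no normalization makes the value at the boundary point $0$ small compared with the value at $x_0$. The method needs $\log\delta_D(b+te_n)$ to vary over $b$ by only $o(\log(1/t))$. That is where the Lipschitz bound was spent.

## The supremum over obstacles in the slice

The plane proof compares nothing between different boundary points, so we keep its barrier and let the set of obstacles depend on $z$: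
$$\varphi(z,w)=\sup\{F(w-a):(z,a)\notin D,\ |a|\le2r\}.$$
In $w$ this is a supremum of harmonic functions. The issue is plurisubharmonicity in $(z,w)$, and pseudoconvexity must enter. For $D=\{\operatorname{Re}w>-|z|^2\}\subset\mathbb C^2$, which satisfies hypotheses (a), (b) below except for pseudoconvexity, $\varphi$ is not psh. Indeed, let $r=2\rho$ and $G(m)=\inf_{\operatorname{Re}s\ge m}\operatorname{Re}g(s)$ for $0<m<\rho/3$. Since $G(m)\le\operatorname{Re}g(m)=\sqrt{m/(m+\rho)}<\frac12$ and $\operatorname{Re}g>\frac12$ for $|s|\ge r$, the infimum is a minimum over $|s|\le r$, attained on the line $\operatorname{Re}s=m$ by the minimum principle. The minimum for $m'>m$ is attained at a point with $\operatorname{Re}s>m$, so $G(m')>G(m)$ by the strong minimum principle. For real $t>0$ and $t+|z|^2<\rho/3$, the truncation $|a|\le2r$ does not affect the infimum, because $a=t-s$ has $|a|<2r$ when $|s|\le r$. So $\varphi(z,t)=-G(t+|z|^2)$, which has a strict maximum at $z=0$ along the complex line $w=t$.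

With pseudoconvexity the picture reverses. A failure of the sub-mean value inequality would be a strict maximum over obstacles, and through it we shall pass a family of holomorphic graphs $a=\alpha_s(\zeta)$ lying in $D$, except that the limiting graph touches the complement at a single point. A psh exhaustion forbids this.

**Proposition 3 (local barrier).** Let $D\subset\mathbb C^n$ be a pseudoconvex open set, $\rho>0$, $r=2\rho$, and assume

* (a) $(z,w)\in D\cap P_r$, $0\le t\le\rho$ $\Rightarrow$ $(z,w+t)\in D$;
* (b) $\delta_n(x):=\inf\{|c|:c\in\mathbb C,\ x+ce_n\notin D\}\to0$ as $D\ni x\to b$, for each $b\in\partial D\cap P_r$.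

Then there is a negative psh function $\varphi'$ on $D\cap P_r$ with $\varphi'(x)\to0$ as $x\to b$, for each $b\in\partial D\cap P_r$. Moreover $\varphi'(x)\ge-(2\delta_n(x)/\rho)^{1/2}$ whenever $\delta_n(x)\le\rho/2$.

*Proof.* Let $g,F$ be as in Lemma 1.

**Step 1: definition and semicontinuity.** The aim is a well-defined, negative, upper semicontinuous $\varphi'$. For $|z|<r$ let $C_z=\{a\in\mathbb C:|a|\le2r,\ (z,a)\notin D\}$, a compact set. If $(z,w)\in D\cap P_r$ and $a\in C_z$, then $w-a\notin[-\rho,0]$: otherwise $a=w+t$ with $0\le t\le\rho$, and (a) gives $(z,a)\in D$. So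
$$\varphi(z,w)=\sup_{a\in C_z}F(w-a)\quad(\sup\emptyset=-\infty),\qquad\varphi'=\max(\varphi,-\tfrac12)$$
are well defined on $D\cap P_r$. The set of $(z,w,a)$ with $(z,w)\in D\cap P_r$ and $a\in C_z$ is relatively closed in $(D\cap P_r)\times\{|a|\le2r\}$, and $F(w-a)$ is continuous on it. So the supremum is attained if $C_z\ne\emptyset$, whence $\varphi<0$. If $x_k\to x$ in $D\cap P_r$ and $\varphi(x_k)\to\lambda>-\infty$, maximizing points $a_k$ have a subsequence converging to some $a\in C_z$, and $\lambda=F(w-a)\le\varphi(x)$. So $\varphi$ and $\varphi'$ are upper semicontinuous, and $\varphi'<0$.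

**Step 2: boundary behavior.** We prove the lower bound and the limit $0$. Let $x=(z,w)\in D\cap P_r$ and $\delta_n(x)\le\rho/2$. Since $D$ is open, $\delta_n(x)>0$ and the infimum is attained: there is $a$ with $(z,a)\notin D$ and $|w-a|=\delta_n(x)$. Then $|a|<r+\rho/2<2r$, so $a\in C_z$ and, by Lemma 1, $\varphi'(x)\ge F(w-a)\ge-(2\delta_n(x)/\rho)^{1/2}$. With (b), $\varphi'\to0$ at $\partial D\cap P_r$.

**Step 3: reduction to polynomials.** We turn plurisubharmonicity into a statement about one disc and one polynomial. Let $x(\zeta)=x_0+\zeta\xi=(z(\zeta),w(\zeta))$, $|\zeta|\le1$, be a closed affine disc in $D\cap P_r$. It suffices to show: if $q$ is a holomorphic polynomial with $\varphi'(x(\zeta))<\operatorname{Re}q(\zeta)$ for $|\zeta|=1$, then $\varphi'(x(0))\le\operatorname{Re}q(0)$. Indeed, on the circle let continuous $c_k$ decrease to $\varphi'\circ x$. Real trigonometric polynomials are real parts of holomorphic polynomials on the circle and are uniformly dense in the real continuous functions, so there are $q_k$ with $c_k<\operatorname{Re}q_k<c_k+2/k$. Then $\varphi'(x(0))\le\operatorname{Re}q_k(0)$,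 which is the mean of $\operatorname{Re}q_k$ and so at most the mean of $c_k$ plus $2/k$; let $k\to\infty$.

Suppose, for contradiction, that $\varphi'(x(0))>\operatorname{Re}q(0)$. On the circle $\operatorname{Re}q>\varphi'\ge-\frac12$, so
$$\operatorname{Re}q>-\tfrac12\quad\text{on }|\zeta|\le1. \tag{1}$$
Hence $\varphi'(x(0))>-\frac12$, so $\varphi(x(0))=\varphi'(x(0))>\operatorname{Re}q(0)$.

**Step 4: the maximum over obstacles is interior.** We move to the space of pairs $y=(\zeta,a)$ and locate the maximum. Put
$$S=\{(\zeta,a):|\zeta|\le1,\ a\in C_{z(\zeta)}\},\qquad\Phi(\zeta,a)=\operatorname{Re}\big(-g(w(\zeta)-a)-q(\zeta)\big)=F(w(\zeta)-a)-\operatorname{Re}q(\zeta).$$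
$S$ is compact, and by Step 1 $w(\zeta)-a\notin[-\rho,0]$ on $S$. So $g(w(\zeta)-a)$ is holomorphic near each point of $S$. Moreover:

* $\max_S\Phi>0$, since $\varphi(x(0))>\operatorname{Re}q(0)$ and the supremum $\varphi(x(0))$ is attained;
* on $S\cap\{|\zeta|=1\}$, $\Phi\le\varphi(x(\zeta))-\operatorname{Re}q(\zeta)<0$;
* on $S\cap\{|a|=2r\}$, $|w(\zeta)-a|>r=2\rho$, so $F<-\frac12$ by Lemma 1, and $\Phi<-\frac12-\operatorname{Re}q<0$ by (1).

By compactness $\Phi$ is bounded above by a negative constant on these two edges. Let $\Phi_\varepsilon=\Phi+\varepsilon|y|^2$ with $|y|^2=|\zeta|^2+|a|^2$. For small $\varepsilon>0$, $\Phi_\varepsilon<0$ on both edges and $\max_S\Phi_\varepsilon>0$, so the maximum is attained at some $y^*=(\zeta^*,a^*)\in S$ with $|\zeta^*|<1$ and $|a^*|<2r$. Since $|g'(w(\zeta)-a)|$ is bounded below by a positive constant on the compact set $S$, we can also choose $\varepsilon$ so small that $|g'(w(\zeta)-a)|>4\varepsilon r$ on $S$. Fix such an $\varepsilon$.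

**Step 5: a holomorphic function peaking at $y^*$.** The added term makes the maximum strict for the real part of a holomorphic function. We have $|y|^2=|y^*|^2+2\operatorname{Re}\big((\zeta-\zeta^*)\overline{\zeta^*}+(a-a^*)\overline{a^*}\big)+|y-y^*|^2$. So, with
$$H(\zeta,a)=-g(w(\zeta)-a)-q(\zeta)+\varepsilon\big(|y^*|^2+2(\zeta-\zeta^*)\overline{\zeta^*}+2(a-a^*)\overline{a^*}\big),$$
which is holomorphic in a ball $\mathcal N\subset\{|\zeta|<1,\ |a|<2r\}$ about $y^*$, we get $\Phi_\varepsilon(y)=\operatorname{Re}H(y)+\varepsilon|y-y^*|^2$ in $\mathcal N$. Let $P=H-i\operatorname{Im}H(y^*)$, so $P(y^*)=\Phi_\varepsilon(y^*)\in\mathbb R$. Maximality of $\Phi_\varepsilon(y^*)$ on $S$ says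
$$\operatorname{Re}P(y)\le P(y^*)-\varepsilon|y-y^*|^2\qquad(y\in S\cap\mathcal N). \tag{2}$$
Also $\partial_aP(y^*)=g'(w(\zeta^*)-a^*)+2\varepsilon\overline{a^*}\ne0$ by the choice of $\varepsilon$, since $|a^*|<2r$.

**Step 6: graphs in $D$ that touch the complement.** We turn (2) into a family of holomorphic discs. By the implicit function theorem there are $\sigma,s_0>0$ and a continuous $\alpha_s(\zeta)$, defined for $0\le s\le s_0$ and $\zeta$ in a neighborhood of $|\zeta-\zeta^*|\le\sigma$, holomorphic in $\zeta$, with
$$\alpha_0(\zeta^*)=a^*,\qquad(\zeta,\alpha_s(\zeta))\in\mathcal N,\qquad P(\zeta,\alpha_s(\zeta))=P(y^*)+s .$$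
If $y=(\zeta,\alpha_s(\zeta))\in S$, then (2) gives $s\le-\varepsilon|y-y^*|^2$, so $s=0$ and $\zeta=\zeta^*$. In every other case $y\notin S$; since $|\zeta|<1$ and $|\alpha_s(\zeta)|<2r$, this can only mean $(z(\zeta),\alpha_s(\zeta))\in D$. Thus
$$(z(\zeta),\alpha_s(\zeta))\in D\ \text{ for }(s,\zeta)\ne(0,\zeta^*),\qquad(z(\zeta^*),a^*)\notin D. \tag{3}$$

**Step 7: contradiction with pseudoconvexity.** Let $\psi$ be a psh exhaustion of $D$. By (3), $\{(z(\zeta),\alpha_s(\zeta)):|\zeta-\zeta^*|=\sigma,\ 0\le s\le s_0\}$ is a compact subset of $D$; let $M<\infty$ bound $\psi$ from above on it. For $0<s\le s_0$ the whole disc $\zeta\mapsto(z(\zeta),\alpha_s(\zeta))$, $|\zeta-\zeta^*|\le\sigma$, lies in $D$, so the maximum principle gives $\psi(z(\zeta^*),\alpha_s(\zeta^*))\le M$. These points stay in $\{\psi<M+1\}\Subset D$. Letting $s\to0$ gives $(z(\zeta^*),a^*)\in D$, against (3). So $\varphi'$ is psh. $\blacksquare$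

## Patching local barriers

Passing from local barriers to a global exhaustion is the localization theorem of Kerzman and Rosay. Here is a full proof in a form that needs no connectedness of $\Omega\cap V$.

**Proposition 4.** Let $\Omega$ be a bounded domain. Suppose every $p\in\partial\Omega$ has a neighborhood $V_p$ and a negative psh $u_p$ on $\Omega\cap V_p$ tending to $0$ at each point of $\partial\Omega\cap V_p$. Then $\Omega$ is hyperconvex.

*Proof.* The local functions may tend to $0$ at very different rates. We reparametrize them by convex functions that make them differ by a bounded amount while their boundary values are large, and then glue.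

**Step 1: uniform comparison.** We collect what the $u_p$ have in common. Cover $\partial\Omega$ by finitely many balls $B_j=B(p_j,r_j)$ such that $B_j'=B(p_j,2r_j)$ satisfies $\overline{B_j'}\subset V_{p_j}$, and write $u_j=u_{p_j}$. Then:

1. for every $s<0$ there is $d>0$ such that $u_j(x)>s$ for all $j$ and all $x\in\Omega\cap B_j'$ with $\delta(x)<d$;
2. $M(d):=\max_j\sup\{u_j(x):x\in\Omega\cap B_j',\ \delta(x)\ge d\}<0$ for every $d>0$.

If 1 failed, some sequence in $\Omega\cap B_j'$ with $u_j\le s$ would converge to a point of $\partial\Omega\cap\overline{B_j'}\subset V_{p_j}$, where $u_j\to0$. For 2, $u_j$ is negative and upper semicontinuous on the compact set $\{x\in\Omega\cap\overline{B_j'}:\delta(x)\ge d\}$, so it attains a negative maximum there (if the set is nonempty).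

**Step 2: a common scale of levels.** We choose levels such that two local functions at the same point are at most one level apart. Fix $d_0>0$ with $\{x\in\Omega:\delta(x)\le2d_0\}\subset\bigcup B_j$ and $\{\delta>d_0\}\ne\emptyset$. Choose $s_0<0$ with $s_0\ge M(d_0)$. Given $s_i$, let $d$ be as in 1 for $s=s_i$, and choose $s_{i+1}<0$ with $s_{i+1}>M(d)$ and $|s_{i+1}|\le|s_i|/2$. For $x\in\Omega\cap B_j'\cap B_k'$ with $u_j(x)\le s_i$ we have $\delta(x)\ge d$ and hence $u_k(x)\le M(d)$. So
$$u_j(x)\le s_i\ \Rightarrow\ u_k(x)<s_{i+1}. \tag{4}$$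
The $s_i$ increase to $0$, and since $|s_{i+1}|\le|s_i|/2$,
$$s_{i+2}-s_{i+1}\le|s_{i+1}|\le|s_i|-|s_{i+1}|=s_{i+1}-s_i, \tag{5}$$
so the lengths are nonincreasing. Let $I_0=(-\infty,s_0]$ and $I_i=(s_{i-1},s_i]$. If $u_j(x)\in I_i$ and $u_k(x)\in I_m$, then (4) gives $m\le i+1$ and, by symmetry, $i\le m+1$. So $u_j(x)$ and $u_k(x)$ lie in equal or adjacent intervals (with $-\infty$ counted in $I_0$).

**Step 3: convex reparametrization.** We now make the functions large at the boundary while their differences stay bounded. For an integer $T\ge1$ let $\chi_T$ be $0$ on $(-\infty,s_0]$ (and $\chi_T(-\infty)=0$), with $\chi_T(s_i)=i$ for $i\le T$, affine on each $[s_{i-1},s_i]$ with $i\le T$, and continued with its last slope on $[s_T,0]$. By (5) the slopes are nondecreasing, so $\chi_T$ is convex and nondecreasing. Also $T\le\chi_T(0)=T+|s_T|/(s_T-s_{T-1})\le T+1$ by (5). On each $I_i$, $\chi_T$ increases by at most $1$: by exactly $1$ if $1\le i\le T$, by $0$ if $i=0$, and for $i>T$ by $(s_i-s_{i-1})/(s_T-s_{T-1})\le1$. With Step 2,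
$$|\chi_T(u_j)-\chi_T(u_k)|\le2\quad\text{on }\Omega\cap B_j'\cap B_k'. \tag{6}$$

**Step 4: gluing near the boundary.** We take a maximum with weights that switch each index off before its ball ends. Let $g_j(x)=1-|x-p_j|^2/r_j^2$, so $g_j\ge0$ on $B_j$, $g_j\le1$, and $g_j=-3$ on $\partial B_j'$. Let $A=\max_jr_j^{-2}$ and $|x|\le R$ on $\Omega$. On $\Omega\cap\bigcup B_j$ put
$$m_T(x)=A|x|^2+\max_{j:\,x\in B_j'}\big(\chi_T(u_j(x))+g_j(x)\big).$$
Each $A|x|^2+\chi_T(u_j)+g_j$ is psh, because $A|x|^2+g_j$ is $(A-r_j^{-2})|x|^2$ plus the real part of an affine function. Let $x_0\in\Omega\cap\bigcup B_j$, say $x_0\in B_k$. If $x_0\in\partial B_j'$, then for $x\in B_j'$ near $x_0$ we have $g_j(x)<-2$ and $g_k(x)\ge0$, so by (6)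
$$\chi_T(u_k)+g_k\ge\chi_T(u_j)-2>\chi_T(u_j)+g_j ,$$
and the index $j$ is irrelevant. If $x_0\notin\overline{B_j'}$, the index $j$ does not occur near $x_0$. So near $x_0$, $m_T$ is the maximum over the fixed family $\{j:x_0\in B_j'\}$, and it is psh.

**Step 5: extension to all of $\Omega$.** We cut off in the interior by a constant. With $c=1+AR^2$ we have $m_T\le T+1+c$. Where $d_0\le\delta\le2d_0$, $u_j\le M(d_0)\le s_0$, so $\chi_T(u_j)=0$ and $m_T\le c$. At $b\in\partial\Omega$, say $b\in B_k$, we have $m_T\ge\chi_T(u_k)$ near $b$ and $u_k\to0$, so $\liminf m_T\ge\chi_T(0)\ge T$. Therefore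
$$\tilde m_T=\max(m_T,c)\ \text{ on }\{\delta<2d_0\},\qquad\tilde m_T=c\ \text{ on }\{\delta\ge d_0\}$$
is well defined, and psh on $\Omega$, being psh on each of the open sets $\{\delta<2d_0\}$ and $\{\delta>d_0\}$, which cover $\Omega$.

**Step 6: the exhaustion.** We rescale and take a supremum. Let $v_T=(\tilde m_T-T-c-1)/T\le0$. Then $v_T=-(T+1)/T$ on $\{\delta\ge d_0\}$, and $\liminf v_T\ge-(c+1)/T$ at $\partial\Omega$. Let $h=(\sup_Tv_T)^*$, psh with $h\le0$. On the nonempty open set $\{\delta>d_0\}$ we have $h=\sup_T(-(T+1)/T)=-1$, so the maximum principle on the connected set $\Omega$ gives $h<0$. At $\partial\Omega$, $\liminf h\ge-(c+1)/T$ for every $T$, so $h\to0$. Hence $\{h<t\}\Subset\Omega$ for all $t<0$. $\blacksquare$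

## Proof of Theorem A

**Step 1: coordinates.** We make the graph direction a complex coordinate direction. Let $p\in\partial\Omega$. Translate $p$ to $0$ and apply a unitary map taking the unit vector of the $y_{2n}$-axis to $e_n$. Then $y_{2n}$ becomes $\operatorname{Re}w$, and $y'$ becomes $(z,\operatorname{Im}w)$ up to an orthogonal change absorbed in $f$. Choosing $R_1$ and then $R_0$ small, for the convex set $U=\{|z|<R_0,\ |\operatorname{Im}w|<R_0,\ |\operatorname{Re}w|<R_1\}$ we have
$$\partial\Omega\cap U=\{\operatorname{Re}w=f(z,\operatorname{Im}w)\}\cap U,$$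
with $f$ continuous, $f(0)=0$, $|f|<R_1$.

**Step 2: the sides.** We isolate pseudoconvex one-sided pieces. Let $D_\pm=\{x\in U:\pm(\operatorname{Re}w-f(z,\operatorname{Im}w))>0\}$. The set $D_+$ is connected: given two points, join their base points by a segment in $\{|z|<R_0,|\operatorname{Im}w|<R_0\}$, on which $\max f<R_1$, rise vertically above this maximum, and travel along the segment; similarly for $D_-$. Neither meets $\partial\Omega$, so each is contained in $\Omega$ or disjoint from $\Omega$. Since $\Omega\cap\partial\Omega=\emptyset$ and $\Omega\cap U\ne\emptyset$, $\Omega\cap U$ is $D_+$, $D_-$ or $D_+\cup D_-$. The set $\Omega\cap U$ is pseudoconvex. Each $D_\pm$ contained in $\Omega$ is open and closed in $\Omega\cap U$, so a psh exhaustion of $\Omega\cap U$ restricts to one of it, and it is pseudoconvex.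

**Step 3: the barrier.** We check the hypotheses of Proposition 3. Choose $\rho$ with $5\rho<\min(R_0,R_1)$, $r=2\rho$. Suppose $D_+\subset\Omega$ and let $D=D_+$.

* (a) If $(z,w)\in D_+\cap P_r$ and $0\le t\le\rho$, then $|z|<2\rho$ and $|w+t|<3\rho$, so $(z,w+t)\in U$, and $\operatorname{Re}w+t>f(z,\operatorname{Im}w)$.
* (b) For $x=(z,w)\in D_+\cap P_r$ let $a=f(z,\operatorname{Im}w)+i\operatorname{Im}w$. Then $(z,a)\notin D_+$, so
$$\delta_n(x)\le\operatorname{Re}w-f(z,\operatorname{Im}w). \tag{7}$$
A point $b\in\partial D_+\cap P_r$ lies in $U$, hence on the graph, and the right side of (7) tends to $0$ as $x\to b$ since $f$ is continuous.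

Proposition 3 gives a negative psh function on $D_+\cap P_r$ tending to $0$ at $\partial D_+\cap P_r$, and by (7) it is at least $-\big(2(\operatorname{Re}w-f)/\rho\big)^{1/2}$ where $\operatorname{Re}w-f\le\rho/2$. If $D_-\subset\Omega$, substitute $w\mapsto-w$: the set becomes $\{\operatorname{Re}w>-f(z,-\operatorname{Im}w)\}$ in $U$, of the same form, with the same $\rho$. As $D_+\cap D_-=\emptyset$, together these give a negative psh function on $\Omega\cap P_r$ tending to $0$ at $\partial\Omega\cap P_r$.

**Step 4: globalization.** Since $p$ was arbitrary, Proposition 4 shows that $\Omega$ is hyperconvex. $\blacksquare$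

## Discrete translations and holomorphic changes of coordinates

Proposition 3 used the graph only through (a) and (b). Both conditions can be relaxed: holomorphic coordinates may be used, and the translations need only be small vectors with a limiting direction.

**Theorem B.** Let $\Omega\subset\mathbb C^n$ be a bounded pseudoconvex domain. Suppose every $p\in\partial\Omega$ has a ball $U$ centered at $p$, an injective holomorphic map $\Psi:U\to\mathbb C^n$ with $\Psi(p)=0$, a neighborhood $N\subset\Psi(U)$ of $0$, and nonzero vectors $v_k\to0$ with $v_k/|v_k|\to v$, such that with $D=\Psi(\Omega\cap U)$: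

* (a′) $x\in D\cap N\Rightarrow x+v_k\in D$ for all $k$;
* (b) $\delta_v(x):=\inf\{|c|:c\in\mathbb C,\ x+cv\notin D\}\to0$ as $D\ni x\to b$, for every $b\in\partial D\cap N$.

Then $\Omega$ is hyperconvex. Neither (a′) nor (b) can be omitted.

*Proof.* **Step 1: normalization.** We set up Proposition 3. An injective holomorphic map between equal dimensions is biholomorphic onto an open image. Since $\Omega\cap U$ is pseudoconvex, so is $D$. After a unitary change, $v=e_n$. Choose $\rho>0$ with $P_{4\rho}\subset N$, $r=2\rho$. Condition (b) of Proposition 3 holds, as $P_r\subset N$.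

**Step 2: from steps to segments.** We derive (a) by walking backwards. Let $x\in D\cap P_r$, $0\le t\le\rho$, and suppose $y=x+te_n\notin D$. Put $j_k=\lfloor t/|v_k|\rfloor$ and $y_j=y-jv_k$ for $0\le j\le j_k$. The $w$-coordinate of $y$ has modulus less than $3\rho$, its $z$-part less than $2\rho$, and $|y_j-y|\le t\le\rho$, so $y_j\in P_{4\rho}\subset N$. If $y_{j+1}\in D$, then (a′) gives $y_j=y_{j+1}+v_k\in D$. So, starting from $y_0=y\notin D$, all $y_j\notin D$; in particular $y-j_kv_k\notin D$. Since $0\le t-j_k|v_k|<|v_k|\to0$ and $v_k/|v_k|\to e_n$, these points converge to $y-te_n=x$. The complement of $D$ is closed, so $x\notin D$, a contradiction.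

**Step 3: conclusion.** We transport the barrier back. Let $\varphi'$ be given by Proposition 3 and $V_p=\Psi^{-1}(P_r)$. Because $\Psi$ is a homeomorphism of $U$ onto the open set $\Psi(U)$, it maps $\partial\Omega\cap V_p$ into $\partial D\cap P_r$. So $\varphi'\circ\Psi$ is a negative psh function on $\Omega\cap V_p$ tending to $0$ at $\partial\Omega\cap V_p$, and Proposition 4 applies.

**Step 4: both hypotheses are needed.** We exhibit two bounded pseudoconvex domains, shown above not to be hyperconvex, each satisfying one condition at every boundary point. In both, $\Psi$ is a translation, so we write everything in $\Omega$ itself. We use: if $|\omega|=1$, $|\eta|<1$, $\operatorname{Re}(\eta\bar\omega)>\frac12$ and $0<\tau<1$, then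
$$|\eta-\tau\omega|^2=|\eta|^2-2\tau\operatorname{Re}(\eta\bar\omega)+\tau^2<1-\tau+\tau^2<1. \tag{8}$$

*(a′) without (b).* Take $\Omega=\mathbb D^*\times\mathbb D$. At $(0,w_0)$ use small positive multiples of $e_2$ if $|w_0|<1$, and of $-w_0e_2$ if $|w_0|=1$; the coordinate $z\ne0$ is unchanged, and (8) handles $|w_0|=1$. At $p=(z_0,w_0)\in\partial\Omega$ with $z_0\ne0$, take a small ball missing $\{z=0\}$, where $\Omega$ is the convex product $\mathbb D\times\mathbb D$, and small positive multiples of the vector whose coordinates are $-p_i$ if $|p_i|=1$ and $0$ otherwise; (a′) follows from (8). So (a′) holds everywhere (with $N$ and the $v_k$ small compared with $U$). At these last points (b) holds too: a boundary point $b$ near $p$ has $|b_i|=1$ for some $i$ with $|p_i|=1$, and choosing $c$ to move the $i$-th coordinate $x_i$ to $x_i/|x_i|$ gives $\delta_v(x)\le\sqrt2\,(1-|x_i|)\to0$ as $x\to b$. What fails, near $(0,w_0)$, is the limit in (b) at boundary points $b\in\{0\}\times\mathbb D$: there the direction is that of $e_2$, and moving $w$ alone never reaches $\{z=0\}$, so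 $\delta_v$ does not tend to $0$.

*(b) without (a′).* On $\{|z|<|w|<1\}$ take $v=e_2$ and $v_k=e_2/k$. Moving $w$ radially inward until its modulus is $|z|$, or outward to modulus $1$, leaves the domain, so $\delta_{e_2}(z,w)\le\min(|w|-|z|,\,1-|w|)$; passing to $\Omega\cap U$ only decreases $\delta_v$. A boundary point satisfies $|z|=|w|$ or $|w|=1$, so this tends to $0$ at every boundary point. $\blacksquare$

## The exponent $1/2$

**Theorem C.** In Theorem A, let the graph near $p=0$ be $\operatorname{Re}w=f(z,\operatorname{Im}w)$ in unitary coordinates, with $\Omega$ on the side $\operatorname{Re}w>f$. Then near $0$ there is a negative psh function $u$ on $\Omega\cap P_r$, tending to $0$ at $\partial\Omega\cap P_r$, with $u(x)\ge-C\,(\operatorname{Re}w-f(z,\operatorname{Im}w))^{1/2}$ whenever $\operatorname{Re}w-f(z,\operatorname{Im}w)$ is small. The exponent $1/2$ is optimal: if $f=-|\operatorname{Im}w|^\beta$ with $0<\beta<1$, every negative psh $u$ on $\{\operatorname{Re}w>f\}\cap P_r$ satisfies $u(0,t)\le-ct^{1/2}$ for small $t>0$, with some $c>0$.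

*Proof.* The first part is Step 3 of the proof of Theorem A, with $C=(2/\rho)^{1/2}$. For the second part, the complement has a cusp at $0$ so thin that the domain looks almost like the plane minus a ray, where $\operatorname{Re}w^{1/2}$ is the natural positive harmonic function. We build a subharmonic comparison of this size.

**Step 1: reduction to one variable.** We restrict to $z=0$. Let $u<0$ be psh as stated and $h(w)=-u(0,w)>0$ on $G=\{|w|<r,\ \operatorname{Re}w>-|\operatorname{Im}w|^\beta\}$. The set $G$ is connected: a point with $\operatorname{Re}w<0$ moves horizontally to $i\operatorname{Im}w\ne0$ inside $G$, and the part of $G$ with $\operatorname{Re}w\ge0$ is connected. If $u(0,\cdot)\equiv-\infty$ there is nothing to prove; otherwise $h$ is superharmonic on $G$.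

**Step 2: the comparison function.** We need a harmonic function that is negative on the cusp and comparable to $t^{1/2}$ on the positive axis. Since $\beta<1$, we can choose $\gamma$ with $\frac12<\gamma<\min(1,\frac1\beta-\frac12)$. For $w=\tau e^{i\theta}$, $|\theta|<\pi$, let
$$v(w)=\operatorname{Re}(w^{1/2}+w^\gamma)=\tau^{1/2}\cos\tfrac\theta2+\tau^\gamma\cos\gamma\theta .$$
Let $w\ne0$ satisfy $\operatorname{Re}w\le-|\operatorname{Im}w|^\beta$, $\tau=|w|$ small. Then $\operatorname{Re}w<0$, so $\theta=\pm(\pi-\kappa)$ with $0\le\kappa<\pi/2$. From $|\operatorname{Im}w|\le|\operatorname{Re}w|^{1/\beta}\le\tau^{1/\beta}$ we get $\sin\kappa\le\tau^{1/\beta-1}$, so $\kappa\le\frac\pi2\sin\kappa\le\frac\pi2\tau^{1/\beta-1}$. Hence $\cos\frac\theta2=\sin\frac\kappa2\le\frac\pi4\tau^{1/\beta-1}$. Since $\kappa\to0$ uniformly as $\tau\to0$ and $\pi/2<\gamma\pi<\pi$, we have $\cos\gamma\theta=\cos(\gamma\pi-\gamma\kappa)\le-c_1$ for small $\tau$, with $c_1=\frac12|\cos\gamma\pi|>0$. As $\gamma<\frac1\beta-\frac12$, there is $\tau_0<\min(r,1)$ such that for $0<\tau\le\tau_0$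
$$v\le\tfrac\pi4\tau^{1/\beta-1/2}-c_1\tau^\gamma<0, \tag{9}$$
including the two one-sided limits of $v$ on the negative axis ($\kappa=0$).

**Step 3: the comparison domain.** We find where to apply the minimum principle. Let $E=\{0<|w|<\tau_0,\ |\theta|<\pi,\ v>0\}$. By (9), $E\subset G$. Let $w_0\in\partial E$, $w_0\ne0$; then $0<|w_0|\le\tau_0$. It is not on the negative axis, where the one-sided limits of $v$ are negative. So $v(w_0)\ge0$ by continuity, and $w_0\in G$ by (9). If $|w_0|<\tau_0$, then $v(w_0)=0$, since $w_0\notin E$. So $\partial E$ consists of the point $0$, points of $G$ with $v=0$, and points of $Q=\{|w|=\tau_0,\ v\ge0\}$. By (9), $Q$ stays away from the negative axis, so it is compact, and $Q\subset G$.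

**Step 4: minimum principle.** We compare $h$ with $v$. By lower semicontinuity and positivity, $h\ge c_2>0$ on $Q$, and $v\le2$ there since $\tau_0<1$. The function $h-\frac{c_2}2v$ is superharmonic on the bounded open set $E$, and its $\liminf$ is nonnegative at each boundary point: on $Q$ because $\liminf h\ge c_2$ and $v\le2$; at points of $G$ with $v=0$ because $h$ is positive and $v\to0$; at $0$ because $v\to0$ and $h>0$. So $h\ge\frac{c_2}2v$ on $E$. For $0<t<\tau_0$ we have $v(t)=t^{1/2}+t^\gamma\ge t^{1/2}>0$, so $t\in E$ and
$$u(0,t)=-h(t)\le-\tfrac{c_2}2t^{1/2}.$$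
At $(0,t)$ we have $\operatorname{Re}w-f=t$, so no lower bound with an exponent larger than $\frac12$ can hold here. $\blacksquare$
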